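# A recursive functional of type 3 that recursion on $C_2$ does not reach

A functional of type 3 takes a continuous functional $F:\mathbb N^{\mathbb N}\to\mathbb N$ and returns a number. There are two ways to say that it is computable. From outside, it is recursive if a recursive function (an associate) computes its value from finite pieces of information about $F$. From inside, it is computable if Kleene's schemata S1–S9, which may only apply $F$ to functions already computed, generate it. Continuous functionals of type 2 are built up inductively from constants, so one may strengthen S1–S9 by a scheme SI of recursion along this build-up. Do S1–S9 + SI generate every recursive functional of type 3? The answer is no. We begin with S1–S9 alone, where the failure is easy to prove, and then see what SI changes.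

## 1. S1–S9 cannot compute the maximum over Cantor space

### 1.1 Associates

Put $C_0=\mathbb N$ and $C_1=\mathbb N^{\mathbb N}$, and let $C_2$ be the set of total continuous functionals $F:C_1\to\mathbb N$. Finite sequences are identified with code numbers. We fix a recursive coding in which every number codes exactly one sequence and proper extensions have larger codes, for instance $\langle x_0,\dots,x_{n-1}\rangle\mapsto\sum_{i<n}2^{x_0+\dots+x_i+i}$. Then $\langle\rangle$ has code $0$. An inequality such as $s\le k$ refers to codes. We write $\ast$ for concatenation, $[s]=\{\beta\in C_1:\beta\text{ extends }s\}$, and $\beta|n$ for the initial segment of length $n$.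

**Definition (associates).** An associate of $F\in C_2$ is a function $f\in\mathbb N^{\mathbb N}$ such that $f(s)=k+1$ implies $F\equiv k$ on $[s]$; every $\beta$ has an $n$ with $f(\beta|n)>0$; and positive values persist, that is, $f(s)>0$ implies $f(t)=f(s)$ for every extension $t$ of $s$. The set $C_3$ consists of the total $\Phi:C_2\to\mathbb N$ that have an associate. This is a $\varphi$ such that, for every associate $f$ of any $F\in C_2$, some $\varphi(f|l)>0$, and $\varphi(f|l)>0$ implies $\varphi(f|l)=\Phi(F)+1$. A functional is *recursive* if it has a recursive associate.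

For example, $F(\beta)=\beta(\beta(0))$ has the associate with $f(s)=s(s(0))+1$ if $|s|>0$ and $|s|>s(0)$, and $f(s)=0$ otherwise.

To show that $\Phi$ is a recursive element of $C_3$, it suffices to give one algorithm that computes $\Phi(F)$ from an arbitrary associate $f$ of $F$, used as an oracle. Let $\varphi(\sigma)=1+{}$output if the algorithm halts within $|\sigma|$ steps and queries only values listed in $\sigma$, and $\varphi(\sigma)=0$ otherwise. This $\varphi$ is a recursive associate.

Our first example is
$$M(F)=\max\{F(\beta):\beta\in 2^{\mathbb N}\}.$$
It is recursive. Given an associate $f$ of $F$, search for $n$ such that $f(s)>0$ for all binary $s$ of length $n$. Such an $n$ exists, since otherwise the binary $s$ with $f(s)=0$ form an infinite tree (closed under prefixes because positive values persist), and König's lemma would give $\beta$ with $f(\beta|n)=0$ for all $n$. Output the largest $f(s)-1$.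

### 1.2 The schemata

A *computation tuple* $\{e\}(\vec\Psi)\simeq m$ consists of an index, a list of arguments and a value. If all arguments of a computation have types $\le2$, then so do those of its subcomputations, so we state the schemata for such arguments. An index codes the number of its scheme, the number and types of arguments, and the indices of its constituents, so each index belongs to exactly one scheme.

- S1, S2, S3: $\{e\}(x,\vec\Psi)\simeq x+1$; $\{e\}(\vec\Psi)\simeq q$; $\{e\}(x,\vec\Psi)\simeq x$.
- S4: if $\{b\}(\vec\Psi)\simeq y$ and $\{a\}(y,\vec\Psi)\simeq m$, then $\{e\}(\vec\Psi)\simeq m$.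
- S5: if $\{a\}(\vec\Psi)\simeq m$, then $\{e\}(0,\vec\Psi)\simeq m$; if $\{e\}(x,\vec\Psi)\simeq y$ and $\{b\}(x,y,\vec\Psi)\simeq m$, then $\{e\}(x+1,\vec\Psi)\simeq m$.
- S6: permutation of arguments.
- S7: $\{e\}(x,\beta,\vec\Psi)\simeq\beta(x)$ for $\beta\in C_1$.
- S8: if $\gamma\in C_1$ and $\{a\}(i,G,\vec\Psi)\simeq\gamma(i)$ for all $i$, then $\{e\}(G,\vec\Psi)\simeq G(\gamma)$, for $G\in C_2$.
- S9: if $\{a\}(\vec\Psi)\simeq m$, then $\{e\}(a,\vec\Psi,\vec\Psi')\simeq m$.

The computation relation is the least relation closed under these rules. So each tuple in it has an ordinal *rank*, its stage in the inductive definition, and arises by a rule from premises of smaller rank.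

### 1.3 A binary tree without recursive paths

**Lemma 1.** There is an infinite recursive tree $T_0$ of binary sequences with no recursive infinite path.

**Proof.** Put a binary $s$ into $T_0$ iff for all $i<|s|$: if $\varphi_i(i)$ halts within $|s|$ steps, then $s(i)\ne\varphi_i(i)$. This is recursive and closed under prefixes. It is infinite, because it contains every initial segment of the $h$ with $h(i)=1$ if $\varphi_i(i)=0$ and $h(i)=0$ otherwise. A path $\beta$ satisfies $\beta(i)\ne\varphi_i(i)$ whenever $\varphi_i(i)$ is defined, so $\beta=\varphi_i$ is impossible. $\square$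

**Proposition 2.** There are no index $e$ of S1–S9 and recursive $\alpha\in C_1$ with $\{e\}(F,\alpha)\simeq M(F)$ for all $F\in C_2$; and there is no index $e$ of S1–S9 with $\{e\}(F)\simeq M(F)$ for all $F\in C_2$.

The strategy is as follows. Consider a computation on the constant functional $0=\lambda\beta.0$. Every function to which it applies its argument turns out to be recursive, so each of them leaves $T_0$. Hence the computation cannot distinguish $0$ from the partial information "the value is $0$ on $[u]$ for every $u\notin T_0$", and only a finite part of this information is used. But any finite part is compatible with some $F$ that takes the value $1$ on a binary argument. We now make "uses only finite information" precise.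

### 1.4 Finite approximants

**Definition (approximants).** A *finite approximant* $\rho$ is a list with a number for each type-0 place, a finite partial function $a:\mathbb N\rightharpoonup\mathbb N$ for each type-1 place, and a finite set $p$ of pairs $(s,k)$ for each type-2 place. For a set $A$ of pairs, finite or not, $A\sqsubseteq G$ means that $G\equiv k$ on $[s]$ for all $(s,k)\in A$. We write $\rho\sqsubseteq\vec\Psi$ if the numbers agree, $a\subset\beta$ and $p\sqsubseteq G$ at corresponding places.

Let $E(e;\rho;n)$ be the least relation closed under the following finitary rules, $e$ being an index of the scheme named.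

- S1–S3: $E(e;x,\rho;x+1)$, $E(e;\rho;q)$, $E(e;x,\rho;x)$ respectively.
- S4: from $E(b;\rho;y)$ and $E(a;y,\rho;n)$ infer $E(e;\rho;n)$.
- S5: from $E(a;\rho;n)$ infer $E(e;0,\rho;n)$; from $E(e;x,\rho;y)$ and $E(b;x,y,\rho;n)$ infer $E(e;x+1,\rho;n)$.
- S6: permute. S9: from $E(a;\rho;n)$ infer $E(e;a,\rho,\rho';n)$.
- S7: $E(e;x,a,\rho;n)$ if $(x,n)\in a$.
- S8: $E(e;p,\rho;n)$ if for some $(s,n)\in p$ we have $E(a;i,p,\rho;s(i))$ for all $i<|s|$.

Derivations are finite, so $E$ is recursively enumerable. By induction on derivations $E$ is monotone: enlarging $\rho$ componentwise preserves $E(e;\rho;n)$. The S8 rule replaces the infinitely many premises of S8 by finitely many, because $G$ needs only a finite part $s$ of $\gamma$.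

**Definition ($X$-approximations).** A *Turing ideal* is a nonempty $X\subseteq\mathbb N^{\mathbb N}$ that contains every function recursive in finitely many of its members. An *$X$-approximation* $\Theta$ of $\vec\Psi$ has the same numbers; each type-1 entry $\beta$ must lie in $X$ and is kept; each type-2 entry $G$ is replaced by a set $A$ of pairs such that $A\in X$ (as a characteristic function), $A\sqsubseteq G$, and for every $\beta\in X$ there is $l$ with $(\beta|l,G(\beta))\in A$. We write $\rho\subset\Theta$ if the numbers agree and $a\subset\beta$, $p\subset A$ throughout. Then $\rho\sqsubseteq\vec\Psi$.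

The set $A$ describes $G$ completely on $X$, but its sets $[s]$ need not cover $\mathbb N^{\mathbb N}$. The example that matters: let $X$ be the set of recursive functions and $A=\{(u,0):u\notin T_0\}$. Then $A$ is recursive, $A\sqsubseteq0$, and each $\beta\in X$ fails to be a path of $T_0$, so $(\beta|l,0)\in A$ for some $l$. So $A$ is an $X$-approximation of $0$, although $A$ says nothing about the paths of $T_0$. At the other extreme, for $X=\mathbb N^{\mathbb N}$ every $\vec\Psi$ has an $X$-approximation: by continuity one can take $\{(s,k):G\equiv k\text{ on }[s]\}$ for each $G$.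

**Lemma 3.** For every tuple $\{e\}(\vec\Psi)\simeq m$ of the S1–S9 relation, with arguments of types $\le2$:

- **(Q)** if $\rho\sqsubseteq\vec\Psi$ is a finite approximant and $E(e;\rho;n)$, then $n=m$;
- **(P)** for every Turing ideal $X$ and every $X$-approximation $\Theta$ of $\vec\Psi$ there is a finite $\rho\subset\Theta$ with $E(e;\rho;m)$.

**Proof.** We use induction on the rank. Each case deduces (Q) and (P) for a tuple from (Q) and (P) for its premises. Besides the $E$-rule of the scheme at hand, which is the only $E$-rule for such indices, we use only that $E$ is r.e. and monotone. So the cases below stay valid when further schemes and $E$-rules are added for other indices.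

**S1–S3 and S7.** For S1–S3 both properties are immediate. For S7, $(x,n)\in a\subset\beta$ gives $n=\beta(x)$, which is (Q); for (P) take $a=\{(x,\beta(x))\}$ and empty approximants elsewhere.

**S4, S5, S6, S9.** For (Q) in S4, $E(e;\rho;n)$ comes from $E(b;\rho;y')$ and $E(a;y',\rho;n)$. By (Q) for the first premise $y'=y$, and then by (Q) for the second $n=m$. For (P), take $\rho_1\subset\Theta$ with $E(b;\rho_1;y)$ and $\rho_2\subset\Theta$ with $E(a;y,\rho_2;m)$; by monotonicity the componentwise union of $\rho_1$ and $\rho_2$ works. The second clause of S5 is the same, with the premises $\{e\}(x,\vec\Psi)\simeq y$ and $\{b\}(x,y,\vec\Psi)\simeq m$. In the first clause of S5 and in S6 and S9 there is a single premise, from which both properties are read off (in (P) for S9 put empty approximants at the type-1 and type-2 places of $\vec\Psi'$ and keep its numbers).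

**S8, (Q).** Write the arguments as $(G,\vec\Psi)$. The premises are $\{a\}(i,G,\vec\Psi)\simeq\gamma(i)$ for all $i$, and $m=G(\gamma)$. The $E$-rule gives $(s,n)\in p$ with $E(a;i,p,\rho;s(i))$ for $i<|s|$. By (Q) for the premises $s(i)=\gamma(i)$, so $\gamma\in[s]$. As $p\sqsubseteq G$, $n=G(\gamma)=m$.

**S8, (P).** Let $\Theta$ be an $X$-approximation of $(G,\vec\Psi)$ with $A$ at the place of $G$. By (P) for the premises, for each $i$ there is a finite $\rho_i\subset\Theta$ with $E(a;i,\rho_i;\gamma(i))$. By (Q), whenever $E(a;i,\rho;n)$ with finite $\rho\subset\Theta$, we have $n=\gamma(i)$. Since $E$ is r.e., $\gamma(i)$ can be found by searching for finite $\rho\subset\Theta$ and $n$ with $E(a;i,\rho;n)$. So $\gamma$ is recursive in the finitely many members of $X$ that occur in $\Theta$, and $\gamma\in X$. Hence $(\gamma|l,G(\gamma))\in A$ for some $l$. Add this pair to the union of $\rho_0,\dots,\rho_{l-1}$ (if $l=0$, start from empty approximants with the numbers kept). The S8 rule with $s=\gamma|l$ gives $E(e;\rho;m)$. $\square$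

**Proof of Proposition 2.** Suppose $\{e\}(F,\alpha)\simeq M(F)$ for all $F$, with $\alpha$ recursive. Let $X$ be the set of recursive functions and $A=\{(u,0):u\notin T_0\}$. Then $(A,\alpha)$ is an $X$-approximation of $(0,\alpha)$. Since $M(0)=0$, (P) gives finite $p\subset A$ and $a\subset\alpha$ with $E(e;p,a;0)$. Choose $s\in T_0$ longer than every $u$ with $(u,0)\in p$; it exists because $T_0$ is infinite and binary. Let $F(\beta)=1$ for $\beta\in[s]$ and $F(\beta)=0$ otherwise. If $(u,0)\in p$ and $[u]$ met $[s]$, then $u$ would be a prefix of $s$, so $u\in T_0$, which is false. So $p\sqsubseteq F$. As $s$ is binary, $M(F)=1$, and (Q) for $\{e\}(F,\alpha)\simeq1$ yields $0=1$. Without $\alpha$ the proof is the same. $\square$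

## 2. Recursion on $C_2$ computes this maximum

For $F\in C_2$ and a sequence $u$ let $F_u(\beta)=F(u\ast\beta)$. Then $(F_u)_v=F_{u\ast v}$. By continuity, along every $\beta$ some $F_{\beta|n}$ is constant, so $C_2$ is inductively generated from constant functionals via $F\mapsto(F_u)_u$. Let $\lambda u\ne\langle\rangle.\,t(u)$ be the function with value $t(u)$ at $u\ne\langle\rangle$ and $0$ at $\langle\rangle$. Let $\alpha\in C_1$, and let $\vec\psi$ be a list of side parameters of types $\le2$.

**Definition (scheme SI).** From an index $e$ form a new index $e'$ that codes $e$ together with the scheme number and the number and types of arguments, and add these clauses to the inductive definition of the computation relation.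

- (i) If $\{e\}(\lambda\beta.k,\ \lambda u\ne\langle\rangle.\,\alpha(k),\ \alpha,\vec\psi)=\alpha(k)$, then $\{e'\}(\lambda\beta.k,\alpha,\vec\psi)=\alpha(k)$.
- (ii) If $\{e'\}(F_u,\alpha,\vec\psi)$ is defined for all $u\ne\langle\rangle$, then $\{e'\}(F,\alpha,\vec\psi)\simeq\{e\}(F,\ \lambda u\ne\langle\rangle.\,\{e'\}(F_u,\alpha,\vec\psi),\ \alpha,\vec\psi)$.

Read as a rule, (ii) has premises $\{e'\}(F_u,\alpha,\vec\psi)\simeq g(u)$ for all $u\ne\langle\rangle$, with $g(\langle\rangle)=0$, and $\{e\}(F,g,\alpha,\vec\psi)\simeq m$; its conclusion is $\{e'\}(F,\alpha,\vec\psi)\simeq m$. Clause (ii) may also be applied to constant functionals.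

**Conjecture.** S1–S9 + SI suffice to generate the recursive countable functionals of type 3: for every recursive $\Phi\in C_3$ there is an index $e$ of S1–S9 + SI such that $\{e\}(F)$ is defined and equals $\Phi(F)$ for every $F\in C_2$.

The obvious attempt at a refutation is to keep $M$ and add $E$-rules for SI. It fails, since SI computes $M$.

**Proposition 4.** Let $e$ be an S1–S9 index with $\{e\}(F,g,\alpha)\simeq\max(g(\langle0\rangle),g(\langle1\rangle))$, and form $e'$ by SI. Then $\{e'\}(F,\alpha)\simeq\max\{\alpha(F(\beta)):\beta\in2^{\mathbb N}\}$ for all $F\in C_2$ and $\alpha\in C_1$. In particular $\{e'\}(F,\lambda n.n)\simeq M(F)$.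

**Proof.** Fix $\alpha$, write $M_\alpha(F)$ for the stated maximum, and call $F$ bad if the tuple $\{e'\}(F,\alpha)\simeq M_\alpha(F)$ is not in the relation. A constant $\lambda\beta.k$ is not bad: since $\max(\alpha(k),\alpha(k))=\alpha(k)$, clause (i) applies. Suppose no $F_u$ with $u\ne\langle\rangle$ is bad, and let $g(u)=M_\alpha(F_u)$ for these $u$. Then clause (ii) gives the value $\max(M_\alpha(F_{\langle0\rangle}),M_\alpha(F_{\langle1\rangle}))=M_\alpha(F)$, as each binary $\beta$ begins with $0$ or $1$; so $F$ is not bad. Hence each bad $F$ has a bad $F_u$ with $u\neq\langle\rangle$. Iterating from a bad $F$, we get $\langle\rangle=u_0\subsetneq u_1\subsetneq\cdots$ with all $F_{u_j}$ bad. But $F$ is constant on some $[w|l]$, where $w=\bigcup_ju_j$, so some $F_{u_j}$ is constant, a contradiction. $\square$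

This also locates the breakdown exactly. Take any relation $E$ at all that satisfies (Q) for the tuples of S1–S9 + SI. Then (P) fails with $X$ the recursive functions, at the tuple $\{e'\}(0,\lambda n.n)\simeq0$ of Proposition 4: for $\Theta=(A,\lambda n.n)$ with $A=\{(u,0):u\notin T_0\}$, property (P) would give a finite approximant $(p,a)$ as in the proof of Proposition 2, and the $F$ constructed there would satisfy $p\sqsubseteq F$ and $\{e'\}(F,\lambda n.n)\simeq1$, against (Q). The tuple has a one-step derivation by clause (i), but clause (i) knows that its argument is constant, and $A$ does not contain $(\langle\rangle,0)$. From $A$ one can only unfold clause (ii) again and again, and this unfolding can get stuck along a path of $T_0$. If $X$ contained the stuck path, then $A$, being total on $X$, would settle the matter. We shall see that a stuck path can be found with one jump.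

So two things change. First, $X$ must be closed under the jump, and we need a tree with an infinite path but no path in $X$. Such a tree cannot be finitely branching: in an infinite finitely branching recursive tree, a node is extendible to a path iff it has extensions in the tree of every length, by König's lemma; this is an arithmetical condition, so the leftmost path is arithmetical. Secondly, on an infinitely branching tree we lose the compactness that made $M$ recursive. Simply detecting nonzero values is hopeless: the functional $Z$ with $Z(F)=0$ if $F=0$ and $Z(F)=1$ otherwise is not in $C_3$. Indeed, let $f(\langle\rangle)=0$ and $f(s)=1$ for $s\ne\langle\rangle$, an associate of $0$. If $\varphi$ were an associate of $Z$, then $\varphi(f|l)=1$ for some $l$. Choose $N$ with $\langle N\rangle\ge l$, and change $f$ to the value $2$ on all $s$ extending $\langle N\rangle$. This gives an associate of a nonzero $F$ with the same first $l$ values, so $\varphi$ gives the wrong value.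

To be sure that a negative answer is not an artefact of a narrow reading of "scheme", we work with a larger system.

**Definition (system $K$).** $K$ consists of S1–S9 and SI for arguments of types $\le2$, plus two substitution schemes:

- (Sub1) $\{c\}(\vec\Psi)\simeq\{a\}(\lambda n.\{b\}(n,\vec\Psi),\vec\Psi)$, when $\{b\}(n,\vec\Psi)$ is defined for all $n$;
- (Sub2) $\{c\}(\vec\Psi)\simeq\{a\}(G,\vec\Psi)$, when $G=\lambda\beta.\{b\}(\beta,\vec\Psi)$ is total on $C_1$ and $G\in C_2$.

All clauses are positive rules, and the computation relation is the least relation closed under them; again each tuple has a rank. For $\{e\}(F)$ with $F\in C_2$ only arguments of types $\le2$ occur in subcomputations, and the relation of S1–S9 + SI is contained in that of $K$, which has more rules.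

**Theorem 5 (Main Theorem).** There is a recursive $\Psi\in C_3$, with values in $\{0,1\}$, such that no index $e$ of $K$ (in particular none of S1–S9 + SI) satisfies $\{e\}(F)\simeq\Psi(F)$ for all $F\in C_2$.

Hence the conjecture is false.

## 3. A functional that tests finitely many nodes of an infinitely branching tree

**Lemma 6.** There is a recursive tree $T\subseteq\mathbb N^{<\omega}$ which has an infinite path but no arithmetical infinite path.

**Proof.** Let $WF$ be the set of indices of recursive trees with no path, and $N$ the set of indices of recursive trees with no arithmetical path. Then $WF\subseteq N$. The set $N$ is $\Sigma^1_1$: an index $i$ of a recursive tree is in $N$ iff there is $Z$ whose columns satisfy $Z_0=\emptyset$ and $Z_{n+1}=(Z_n)'$ for all $n$, such that for all $n$ and $c$ the function $\varphi_c^{Z_n}$, if total, is not a path of the $i$-th tree. The part after "there is $Z$" is arithmetical in $Z$, and so is the condition that $i$ is an index of a recursive tree. But $WF$ is $\Pi^1_1$-complete (Kleene), hence not $\Sigma^1_1$. So $N\ne WF$, and any index in $N\setminus WF$ gives the required tree.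 $\square$

For any recursive tree $T$ with an infinite path we now build $\Psi_T$. It has to be recursive; it has to be $0$ at the functional $0$; and it has to be $1$ at some functionals that vanish on any prescribed finite collection of sets $[u]$ with $u\notin T$. The trick is to let one number $k$ serve both as a required value of $F$ and as a bound on the nodes that are tested. Once $F$ is known to be constant on some $[v]$ with $v\in T$, this determines all large $k$ that can succeed.

For $k\ge1$ let $m_k$ be $1+{}$the largest entry occurring in sequences with code $\le k$. So a sequence in which $m_k$ occurs has code $>k$. Let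
$$\xi_{v,k}=v\ast\langle m_k\rangle\ast0^\omega ,\qquad B_k=\{F\in C_2:F(\xi_{v,k})=k\text{ for all }v\in T\text{ with }v\le k\},$$
and let $\Psi_T(F)=1$ if $F\in\bigcup_{k\ge1}B_k$ and $\Psi_T(F)=0$ otherwise.

For example, $\lambda\beta.k\in B_k$ for $k\ge1$, so $\Psi_T$ is $1$ there. But $\Psi_T(0)=0$: the root $\langle\rangle$ lies in $T$ and has code $0\le k$, so $F\in B_k$ requires $F(\xi_{\langle\rangle,k})=k\ge1$. To see one set explicitly, let $T=\{0^n:n\in\mathbb N\}$ with the coding displayed in Section 1. The sequences of code $\le1$ are $\langle\rangle$ and $\langle0\rangle$, so $m_1=1$ and $B_1=\{F:F(\langle1\rangle\ast0^\omega)=F(\langle0,1\rangle\ast0^\omega)=1\}$.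

**Lemma 7.** $\Psi_T$ is a recursive element of $C_3$.

**Proof.** Let $f$ be an associate of $F$. As $T$ has a path $w$, some $v=w|n\in T$ has $f(v)>0$. So a search finds some $v\in T$ with $f(v)=k_0+1$; then $F\equiv k_0$ on $[v]$. Suppose $k\ge1$, $F\in B_k$. If $k\ge v$, then $k=F(\xi_{v,k})=k_0$, because $\xi_{v,k}\in[v]$. Otherwise $k<v$. Hence $F\in\bigcup_{k\ge1}B_k$ iff $F\in B_k$ for some $k$ with $1\le k\le\max(v,k_0)$. This is decided by evaluating $F$, via $f$, at finitely many recursive points. So one algorithm computes $\Psi_T(F)$ from any associate of $F$. $\square$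

For $j\ge1$ let $F^j(\beta)=0$ if $\beta\in[u]$ for some $u\notin T$ with $u\le j$, and $F^j(\beta)=j$ otherwise. Only finitely many sets $[u]$ are involved, each open and closed, so $F^j\in C_2$.

**Lemma 8.** $F^j\in B_j$, so $\Psi_T(F^j)=1$.

**Proof.** Let $v\in T$, $v\le j$, and suppose $\xi_{v,j}\in[u]$ with $u\notin T$, $u\le j$. If $|u|\le|v|$, then $u$ is a prefix of $v\in T$, so $u\in T$, a contradiction. If $|u|>|v|$, then $v\ast\langle m_j\rangle$ is a prefix of $u$, so $m_j$ is an entry of $u$, contradicting $u\le j$. So $F^j(\xi_{v,j})=j$. $\square$

## 4. Finite approximations to computations with SI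

To treat clause (ii) we need the passage $G\mapsto G_u$ on sets of pairs. Put
$$A_u=\{(s,k):(u\ast s,k)\in A\}\cup\{(\langle\rangle,k):(t,k)\in A,\ t\text{ a prefix of }u\}.$$
For $A=\{(\langle0\rangle,5),(\langle1,2\rangle,7)\}$ we get $A_{\langle1\rangle}=\{(\langle2\rangle,7)\}$, $A_{\langle0,3\rangle}=\{(\langle\rangle,5)\}$ and $A_{\langle2\rangle}=\emptyset$. Four facts will be used.

First, $A\sqsubseteq G$ implies $A_u\sqsubseteq G_u$: if $G\equiv k$ on $[u\ast s]$, then $G_u\equiv k$ on $[s]$; and if $G\equiv k$ on $[t]\supseteq[u]$, then $G_u\equiv k$.

Secondly, $(A_u)_v=A_{u\ast v}$. By definition $(s,k)\in(A_u)_v$ iff $(v\ast s,k)\in A_u$, or $s=\langle\rangle$ and $(t,k)\in A_u$ for a prefix $t$ of $v$. Unfolding $A_u$, this says that $(u\ast v\ast s,k)\in A$; or $s=\langle\rangle$ and $(t,k)\in A$ where $t$ is a prefix of $u$ or $t=u\ast t'$ with $t'$ a prefix of $v$. (The case $v\ast s=\langle\rangle$ in the first alternative is included here.) Such $t$ are exactly the prefixes of $u\ast v$.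

Thirdly, $A\mapsto A_u$ is monotone, and each element of $A_u$ comes from a single element of $A$; so every finite $q\subset A_u$ is contained in $p_u$ for some finite $p\subset A$. We call this *lifting* $q$ to $A$.

Fourthly, if $X$ is a Turing ideal and $A$ is an $X$-approximation of $G$, then $A_u$ is one of $G_u$. It is recursive in $A$, and $A_u\sqsubseteq G_u$. For $\beta\in X$ we have $u\ast\beta\in X$, so some $((u\ast\beta)|l,G(u\ast\beta))\in A$. If $l\ge|u|$, then $(\beta|(l-|u|),G_u(\beta))\in A_u$; otherwise $(\langle\rangle,G_u(\beta))\in A_u$.

Now extend the definition of $E$ by the following rules, where $\bar s=\{(i,s(i)):i<|s|\}$.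

- SI (L1): $E(e';p,a,\rho;n)$ if $(\langle\rangle,k)\in p$ and $(k,n)\in a$ for some $k$.
- SI (L2): $E(e';p,a,\rho;n)$ if $E(e;p,b,a,\rho;n)$ for some finite partial function $b$ with $E(e';p_u,a,\rho;b(u))$ for all $u\in\mathrm{dom}\,b$, $u\ne\langle\rangle$, and $b(\langle\rangle)=0$ if $\langle\rangle\in\mathrm{dom}\,b$.
- Sub1: $E(c;\rho;n)$ if $E(a;h,\rho;n)$ for some finite partial function $h$ with $E(b;i,\rho;h(i))$ for all $i\in\mathrm{dom}\,h$.
- Sub2: $E(c;\rho;n)$ if $E(a;q,\rho;n)$ for some finite $q$ with $E(b;\bar s,\rho;k)$ for all $(s,k)\in q$.

Each rule has finitely many premises, so $E$ is still r.e.; it is still monotone, using $p_u\subset p'_u$ for $p\subset p'$ in L2. Note that (L1) is the only rule that sees that an argument is constant, and it requires the pair $(\langle\rangle,k)$.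

**Definition (arithmetically closed).** $X\subseteq\mathbb N^{\mathbb N}$ is *arithmetically closed* if it is nonempty and contains every function arithmetical in finitely many members of $X$.

Such an $X$ is a Turing ideal. The arithmetical functions are an example, and so is $\mathbb N^{\mathbb N}$.

## 5. The approximation lemma for $K$

Clauses (i) and (ii) can both apply to a constant functional. The next lemma extracts the premise of (i) in either case.

**Lemma 9.** If "$\{e'\}(\lambda\beta.k,\alpha,\vec\psi)\simeq m$" is in the relation with rank $\sigma$, then "$\{e\}(\lambda\beta.k,g_0,\alpha,\vec\psi)\simeq\alpha(k)$" is in the relation with rank $<\sigma$, where $g_0=\lambda u\ne\langle\rangle.\,\alpha(k)$.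

**Proof.** We use induction on $\sigma$. If the tuple arises by clause (i), this is its premise. If it arises by (ii), then with $G=\lambda\beta.k$ there is a premise $\{e'\}(G_{\langle0\rangle},\alpha,\vec\psi)\simeq g(\langle0\rangle)$ of smaller rank, and $G_{\langle0\rangle}=G$; apply the induction hypothesis to it. $\square$

**Lemma 10.** For every tuple $\{e\}(\vec\Psi)\simeq m$ in the computation relation of $K$:

- **(Q)** if $\rho\sqsubseteq\vec\Psi$ is finite and $E(e;\rho;n)$, then $n=m$;
- **(P)** for every arithmetically closed $X$ and every $X$-approximation $\Theta$ of $\vec\Psi$ there is a finite $\rho\subset\Theta$ with $E(e;\rho;m)$.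

**Proof.** We prove (Q) and (P) simultaneously by induction on the rank; IH refers to tuples of smaller rank. The cases S1–S9 were done in the proof of Lemma 3, since an arithmetically closed set is a Turing ideal.

**Sub1, both properties.** The premises are $\{b\}(i,\vec\Psi)\simeq\gamma(i)$ for all $i$ and $\{a\}(\gamma,\vec\Psi)\simeq m$. For (Q), the $E$-rule gives $h$ with $E(b;i,\rho;h(i))$ for $i\in\mathrm{dom}\,h$, so $h\subset\gamma$ by IH. Then $(h,\rho)\sqsubseteq(\gamma,\vec\Psi)$, and $E(a;h,\rho;n)$ gives $n=m$ by IH. For (P), exactly as for S8 in Lemma 3, IH gives finite $\rho_i\subset\Theta$ with $E(b;i,\rho_i;\gamma(i))$, and by (Q) a search computes $\gamma$ from $\Theta$, so $\gamma\in X$. Thus $(\gamma,\Theta)$ is an $X$-approximation of $(\gamma,\vec\Psi)$, and IH gives finite $h\subset\gamma$, $\rho\subset\Theta$ with $E(a;h,\rho;m)$. Take the union of $\rho$ and the $\rho_i$ with $i\in\mathrm{dom}\,h$.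

**Sub2, both properties.** The premises are $\{b\}(\beta,\vec\Psi)\simeq G(\beta)$ for all $\beta\in C_1$ and $\{a\}(G,\vec\Psi)\simeq m$. For (Q), let $q$ be given by the $E$-rule. For $(s,k)\in q$ and $\beta\in[s]$ we have $(\bar s,\rho)\sqsubseteq(\beta,\vec\Psi)$, so $k=G(\beta)$ by IH. Thus $q\sqsubseteq G$, and $E(a;q,\rho;n)$ gives $n=m$ by IH. For (P), put
$$A'=\{(s,k):E(b;\bar s,\rho;k)\text{ for some finite }\rho\subset\Theta\}.$$
This set is r.e. in $\Theta$, so $A'\in X$; here the jump is used. As in (Q), $A'\sqsubseteq G$. If $\beta\in X$, then $(\beta,\Theta)$ is an $X$-approximation of $(\beta,\vec\Psi)$, so by IH there are finite $a_0\subset\beta$ and $\rho\subset\Theta$ with $E(b;a_0,\rho;G(\beta))$. Choosing $l$ larger than all elements of $\mathrm{dom}\,a_0$, monotonicity gives $(\beta|l,G(\beta))\in A'$. So $(A',\Theta)$ is an $X$-approximation of $(G,\vec\Psi)$. By IH there are finite $q\subset A'$ and $\rho\subset\Theta$ with $E(a;q,\rho;m)$; the union of $\rho$ with one witness from $\Theta$ for each $(s,k)\in q$ is as required.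

In the remaining cases the tuple is $\{e'\}(G,\alpha,\vec\psi)\simeq m$, approximants are written $(p,a,\rho)$, and $\Theta=(A,\alpha,\hat\psi)$.

**SI, (Q) for a tuple obtained by (i).** Here $G=\lambda\beta.k$, $m=\alpha(k)$, and the premise is $\{e\}(G,g_0,\alpha,\vec\psi)\simeq\alpha(k)$. The rule L2 refers to $e'$ again, so we show by an inner induction on the size of $E$-derivations that, for all finite $(p,a,\rho)\sqsubseteq(G,\alpha,\vec\psi)$, $E(e';p,a,\rho;n)$ implies $n=\alpha(k)$. If the last rule is L1, then $(\langle\rangle,k')\in p\sqsubseteq G$ gives $k'=k$, and $(k,n)\in a\subset\alpha$ gives $n=\alpha(k)$. If it is L2, then $p_u\sqsubseteq G_u=G$, so the inner induction gives $b(u)=\alpha(k)$ for $u\ne\langle\rangle$ in $\mathrm{dom}\,b$, and $b(\langle\rangle)=0$ if defined. Hence $b\subset g_0$, and (Q) for the premise, applied to $E(e;p,b,a,\rho;n)$, gives $n=\alpha(k)$.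

**SI, (Q) for a tuple obtained by (ii).** The premises are $\{e'\}(G_u,\alpha,\vec\psi)\simeq g(u)$ for $u\ne\langle\rangle$, and $\{e\}(G,g,\alpha,\vec\psi)\simeq m$, with $g(\langle\rangle)=0$. If the last $E$-rule is L2, then $p_u\sqsubseteq G_u$, so IH gives $b\subset g$, and then $n=m$ by IH for the last premise.

If the last $E$-rule is L1, then the value $n$ was found by treating $G$ as a constant, while $m$ came from clause (ii), and we must see that they agree. We have $(\langle\rangle,k)\in p\sqsubseteq G$, so $G=\lambda\beta.k$, and $n=\alpha(k)$. For $u\ne\langle\rangle$ we have $G_u=G$, so (Q) for the premise $\{e'\}(G_u,\alpha,\vec\psi)\simeq g(u)$, applied to this same L1-derivation, gives $g(u)=\alpha(k)$. Hence $g=g_0$. By Lemma 9, applied to such a premise, $\{e\}(G,g_0,\alpha,\vec\psi)\simeq\alpha(k)$ is a tuple of smaller rank. By (P) for it with $X=\mathbb N^{\mathbb N}$, for which approximations always exist, $E(e;\rho'';\alpha(k))$ for some finite $\rho''\sqsubseteq(G,g_0,\alpha,\vec\psi)$. As $g=g_0$, (Q) for the premise $\{e\}(G,g,\alpha,\vec\psi)\simeq m$ gives $\alpha(k)=m$. So $n=m$. This is the only place where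 (Q) needs (P).

**SI, (P) for a tuple obtained by (ii).** The premises are as above. For $u\ne\langle\rangle$, $(A_u,\alpha,\hat\psi)$ is an $X$-approximation of $(G_u,\alpha,\vec\psi)$, so IH gives $E(e';\rho^u;g(u))$ for some finite $\rho^u\subset(A_u,\alpha,\hat\psi)$. The sets $A_u$ are recursive in $A$ uniformly in $u$. So by (Q) a search computes $g(u)$ from $\Theta$, and $g\in X$. Thus $(A,g,\alpha,\hat\psi)$ is an $X$-approximation of $(G,g,\alpha,\vec\psi)$, and IH gives a finite $\rho\subset(A,g,\alpha,\hat\psi)$ with $E(e;\rho;m)$. Let $b\subset g$ be its $g$-component. For the finitely many $u\in\mathrm{dom}\,b\setminus\{\langle\rangle\}$ lift the component of $\rho^u$ in $A_u$ to a finite $p^u\subset A$. Take the union of all these $p^u$ with the $A$-component of $\rho$, and the unions at the other places. If $p$ is the resulting subset of $A$, then $p_u\supseteq(p^u)_u$ contains the component of $\rho^u$; so by monotonicity all premises of L2 hold, and L2 gives the required derivation.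

**SI, (P) for a tuple obtained by (i).** Here $G=\lambda\beta.k$, $m=\alpha(k)$, and the premise is $\{e\}(G,g_0,\alpha,\vec\psi)\simeq\alpha(k)$. This is the case where $M$ defeated the recursive functions: $A$ need not contain $(\langle\rangle,k)$. We collect the nodes at which the unfolding is stuck:
$$U=\{u:\text{ there is no finite }\rho\subset(A_u,\alpha,\hat\psi)\text{ with }E(e';\rho;\alpha(k))\}.$$
Since $E$ is r.e. and $A_u$ is uniformly recursive in $A$, $U$ is $\Pi^0_1$ in $\Theta$. We must show $\langle\rangle\notin U$.

First we claim that if $u\in U$, then $u\ast v\in U$ for some $v\ne\langle\rangle$. Suppose $u\ast v\notin U$ for all $v\ne\langle\rangle$. Now $A_u$ is an $X$-approximation of $G_u=G$, and $g_0\in X$ since it is recursive. By IH for the premise there is a finite $\rho\subset(A_u,g_0,\alpha,\hat\psi)$ with $E(e;\rho;\alpha(k))$; let $b\subset g_0$ be its $g_0$-component. For each $v\in\mathrm{dom}\,b\setminus\{\langle\rangle\}$ there is a finite $\rho^v\subset(A_{u\ast v},\alpha,\hat\psi)=((A_u)_v,\alpha,\hat\psi)$ with $E(e';\rho^v;\alpha(k))$, and $b(v)=\alpha(k)$. Lift the components in $(A_u)_v$ to finite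 parts of $A_u$ and take unions, as in the previous case. Then L2 applies and shows $u\notin U$. This proves the claim.

Suppose now $\langle\rangle\in U$. Let $u_0=\langle\rangle$ and $u_{j+1}=u_j\ast v_j$, with $v_j\ne\langle\rangle$ of least code such that $u_j\ast v_j\in U$. Then $w=\bigcup_ju_j\in\mathbb N^{\mathbb N}$ is recursive in $U$, hence arithmetical in $\Theta$, so $w\in X$. Since $A$ is an $X$-approximation of $\lambda\beta.k$, $(w|l,k)\in A$ for some $l$. Choose $j$ with $|u_j|\ge l$. Then $w|l$ is a prefix of $u_j$, so $(\langle\rangle,k)\in A_{u_j}$. Now L1 gives $E(e';\{(\langle\rangle,k)\},\{(k,\alpha(k))\},\cdot\,;\alpha(k))$, with the number arguments of $\vec\psi$ kept and empty approximants at its other places. So $u_j\notin U$, a contradiction. $\square$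

In particular $K$ is single-valued: if $\{e\}(\vec\Psi)\simeq m$ and $\{e\}(\vec\Psi)\simeq m'$, then (P) for the first tuple with $X=\mathbb N^{\mathbb N}$ gives $\rho\sqsubseteq\vec\Psi$ with $E(e;\rho;m)$, and (Q) for the second gives $m=m'$.

## 6. $\Psi_T$ is not computable in $K$

**Proof of Theorem 5.** Let $T$ be as in Lemma 6 and $\Psi=\Psi_T$, which is a recursive element of $C_3$ by Lemma 7. Suppose $e$ is an index of $K$ with $\{e\}(F)\simeq\Psi(F)$ for all $F\in C_2$. Let $X$ be the set of arithmetical functions, which is arithmetically closed, and let $A=\{(u,0):u\notin T\}$. Then $A$ is recursive and $A\sqsubseteq0$. No $\beta\in X$ is a path of $T$, so $(\beta|l,0)\in A$ for some $l$. Thus $A$ is an $X$-approximation of the functional $0$.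

Since $\{e\}(0)\simeq\Psi(0)=0$, Lemma 10(P) gives a finite $p\subset A$ with $E(e;p;0)$. Choose $j\ge1$ at least as large as all codes $u$ with $(u,0)\in p$. For these $u$ we have $u\notin T$ and $u\le j$, so $F^j$ vanishes on $[u]$; that is, $p\sqsubseteq F^j$. But $\{e\}(F^j)\simeq\Psi(F^j)=1$ by Lemma 8, so Lemma 10(Q) yields $0=1$, a contradiction. $\square$

## 7. Computing $\Psi_T$ from a path of $T$

How much does $\Psi_T$ need? Say that $\Psi_T$ is computable from $\gamma$ in a system if the system has an index $e$ with $\{e\}(F,\gamma)\simeq\Psi_T(F)$ for all $F\in C_2$.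

**Theorem A.** Let $T$ be a recursive tree with an infinite path and let $\gamma\in C_1$.

1. $\Psi_T$ is S1–S9-computable from the parameter $\gamma$ if and only if $T$ has an infinite path recursive in $\gamma$.
2. If $\Psi_T$ is computable from $\gamma$ in $K$ (in particular in S1–S9 + SI), then $T$ has an infinite path arithmetical in $\gamma$.

**Proof of 2.** Let $X$ be the set of functions arithmetical in $\gamma$, which is arithmetically closed, and let $\{e\}(F,\gamma)\simeq\Psi_T(F)$ for all $F$. If $T$ had no path in $X$, then $(A,\gamma)$ with $A=\{(u,0):u\notin T\}$ would be an $X$-approximation of $(0,\gamma)$. By (P) there would be finite $p\subset A$ and $a\subset\gamma$ with $E(e;p,a;0)$. Choosing $j$ as in Section 6, $(p,a)\sqsubseteq(F^j,\gamma)$, and (Q) for $\{e\}(F^j,\gamma)\simeq1$ gives $0=1$.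

**Proof of 1, only if.** For S1–S9 alone, Lemma 3 gives (P) for every Turing ideal. So take $X=\{\beta:\beta\le_T\gamma\}$ and argue as in the proof of 2. The conclusion is that $T$ has a path in $X$.

**Proof of 1, if.** Let $w\le_T\gamma$ be a path of $T$. In Lemma 7 we read from an associate a bound on the $k$ to be tested. With S1–S9 we may only apply $F$, so the purpose of what follows is to obtain such a bound from the continuity of $F$ at $w$.

For $k\ge1$ let $i(k)=\max\{i:w|i\le k\}$. This is well defined, as $w|0=\langle\rangle\le k$ and the codes $w|i$ increase; it is nondecreasing in $k$ and tends to $\infty$. Let $\beta_k=\xi_{w|i(k),k}$, which agrees with $w$ below $i(k)$. If $F\in B_k$, then $F(\beta_k)=k$, because $w|i(k)\in T$ and $w|i(k)\le k$.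

For $m\ge1$ define $\gamma_m(x)=\beta_k(x)$, where $k$ is the least $k\ge m$ with $i(k)\le x$ and $F(\beta_k)\ne F(w)$, if such a $k$ exists; otherwise $\gamma_m(x)=w(x)$. Only finitely many $k$ have $i(k)\le x$, so this is a finite search and $\gamma_m$ is total.

We claim that $\gamma_m=\beta_{k^*}$ if there is a least $k^*\ge m$ with $F(\beta_{k^*})\ne F(w)$, and $\gamma_m=w$ if there is none. The second part is clear. For the first, let $x\ge i(k^*)$; then $k^*$ is eligible and least, so $\gamma_m(x)=\beta_{k^*}(x)$. Let $x<i(k^*)$; any eligible $k$ would satisfy $k\ge k^*$, hence $i(k)\ge i(k^*)>x$, so there is none, and $\gamma_m(x)=w(x)=\beta_{k^*}(x)$. This proves the claim.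

Consequently $F(\gamma_m)=F(w)$ if and only if $F(\beta_k)=F(w)$ for all $k\ge m$: a single application of $F$ decides a universal statement. By continuity, since $\beta_k\to w$, such an $m$ exists, and the least one is found by search. For $k\ge m$, $F\in B_k$ implies $k=F(\beta_k)=F(w)$. So $\Psi_T(F)=1$ if and only if $F\in B_k$ for some $k$ with $1\le k\le\max(m,F(w))$.

It remains to see that this is an S1–S9 computation. S1–S9 contain the partial recursive functions of numbers and of $\gamma$, and are closed under composition, primitive recursion and unbounded search on numbers. The functions $\xi_{v,k}$ are recursive uniformly in $v,k$; $w$ and the $\beta_k$ are recursive in $\gamma$, the latter uniformly in $k$. So $F(w)$, $F(\beta_k)$ and $F(\xi_{v,k})$ are obtained by S8. The finitely many $k\ge m$ with $i(k)\le x$ are found by testing $k=m,m+1,\dots$ until $i(k)>x$, so $\gamma_m(x)$ is computable in $m,x,F,\gamma$, and $F(\gamma_m)$ is obtained by S8 since $\gamma_m$ is total. Finally $F\in B_k$ is a finite test, as $T$ is recursive. $\square$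

## 8. Adding type-3 functionals and real parameters

Let $(\Phi_i)_i$ be a sequence in $C_3$ with uniformly recursive associates. Let $K(\vec\Phi)$ be $K$ plus, for each $i$, the scheme $\{c\}(\vec\Psi)\simeq\Phi_i(G)$ with $G=\lambda\beta.\{b\}(\beta,\vec\Psi)$ total and in $C_2$.

**Theorem B.** There is a recursive $\Psi\in C_3$, with values in $\{0,1\}$, such that for no $\gamma\in C_1$ and no index $e$ of $K(\vec\Phi)$ does $\{e\}(F,\gamma)\simeq\Psi(F)$ hold for all $F\in C_2$.

So S1–S9 + SI, with substitution, any recursive sequence of recursive type-3 functionals and an arbitrary type-1 parameter, does not generate all recursive type-3 functionals; and the same $\Psi$ works for all parameters.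

Two points of the previous proof need care. In (P) for the new scheme, the set $A'$ of the Sub2 case is total only on $X$, while an associate of $\Phi_i$ promises something only on associates of genuine functionals. So we must demand more of $X$. Then Lemma 6 no longer supplies the tree, and we need one with a path but none in such an $X$. The same demand must be met relative to every $\gamma$ at once.

### 8.1 Neighborhood relations for $\Phi_i$

We express in terms of sets of pairs what information suffices to determine a value of $\Phi_i$. Let $\varphi^{(i)}$ be the associate of $\Phi_i$. Let $W_i$ be the set of pairs $(q,n)$, $q$ a finite set of pairs, for which there is a finite $\sigma$, of length $l$ say, whose positive values persist under extension among codes $<l$, with $\varphi^{(i)}(\sigma)=n+1$, and such that whenever $\sigma(s)=k+1$ some prefix $t$ of $s$ has $(t,k)\in q$. The $W_i$ are uniformly r.e.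

**Lemma 11.**

- **(W1)** If $(q,n)\in W_i$ and $q\sqsubseteq F$, then $\Phi_i(F)=n$.
- **(W2)** If $A\sqsubseteq F$ and every $\beta\in C_1$ has $l$ with $(\beta|l,F(\beta))\in A$, then some $(q,n)\in W_i$ has $q\subset A$.

**Proof.** For (W1), extend $\sigma$ to $f$ by letting, for $s\ge l$, $f(s)=k+1$ if $F\equiv k$ on $[s]$ and $f(s)=0$ otherwise. We check that $f$ is an associate of $F$. If $s<l$ and $f(s)=k+1$, then some prefix $t$ of $s$ has $(t,k)\in q$, so $F\equiv k$ on $[t]\supseteq[s]$; for $s\ge l$ this holds by definition. Every $\beta$ has initial segments of code $\ge l$ on which $F$ is constant, and $f$ is positive there. For persistence, let $f(s)=k+1$ and let $t$ be a proper extension of $s$, so $t>s$. If $t<l$, use the assumption on $\sigma$. If $t\ge l$, then $F\equiv k$ on $[t]\subseteq[s]$, so $f(t)=k+1$. Since $f|l=\sigma$ and $\varphi^{(i)}(\sigma)=n+1>0$, we get $\Phi_i(F)=n$.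

For (W2), let $f_A(s)=k+1$ if some prefix $t$ of $s$ has $(t,k)\in A$, and $f_A(s)=0$ otherwise. Here $k$ is unique because $A\sqsubseteq F$. Positive values persist, $f_A(s)=k+1$ implies $F\equiv k$ on $[s]$, and every $\beta$ meets a positive value by assumption. So $f_A$ is an associate of $F$, and $\varphi^{(i)}(f_A|l)=\Phi_i(F)+1$ for some $l$. Let $q$ consist of one pair $(t,k)\in A$, with $t$ a prefix of $s$, for each $s<l$ with $f_A(s)=k+1$. Then $\sigma=f_A|l$ shows $(q,\Phi_i(F))\in W_i$. $\square$

### 8.2 The approximation lemma for $K(\vec\Phi)$

**Definition (closed).** A set $A$ of pairs is *consistent* if $(s,k),(t,k')\in A$ with $s$ a prefix of $t$ imply $k=k'$. It is *$X$-total* if every $\beta\in X$ has $l,k$ with $(\beta|l,k)\in A$. A set $X$ is *closed* if it is arithmetically closed and every consistent $X$-total $A\in X$ includes, for each $i$, some $q$ with $(q,n)\in W_i$ for some $n$.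

For instance $\mathbb N^{\mathbb N}$ is closed. If $A$ is consistent and $\mathbb N^{\mathbb N}$-total, let $F(\beta)$ be the $k$ such that $(\beta|l,k)\in A$ for some $l$. By consistency this is well defined, it is continuous, $A\sqsubseteq F$, and (W2) applies.

Add the following $E$-rule for an index $c$ of the scheme for $\Phi_i$: $E(c;\rho;n)$ if, for some finite $q$, $(q,n)\in W_i$ and $E(b;\bar s,\rho;k)$ for all $(s,k)\in q$. Then $E$ is still r.e., as the $W_i$ are uniformly r.e., and monotone.

**Lemma 12.** Lemma 10 holds for $K(\vec\Phi)$ with "closed" in place of "arithmetically closed".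

**Proof.** A closed $X$ is arithmetically closed, and the only special $X$ used in the proof of Lemma 10 was $\mathbb N^{\mathbb N}$ (in the L1 case of (Q)), which is closed. Lemma 9 and all old cases go through unchanged. In the new case the premises are $\{b\}(\beta,\vec\Psi)\simeq G(\beta)$ for all $\beta$, and $m=\Phi_i(G)$.

For (Q), let $q$ be as in the $E$-rule. For $(s,k)\in q$ and $\beta\in[s]$, $(\bar s,\rho)\sqsubseteq(\beta,\vec\Psi)$ gives $k=G(\beta)$ by IH. So $q\sqsubseteq G$, and $n=\Phi_i(G)=m$ by (W1).

For (P), let $A'=\{(s,k):E(b;\bar s,\rho;k)\text{ for some finite }\rho\subset\Theta\}$. As in the Sub2 case, $A'\in X$, $A'\sqsubseteq G$, and every $\beta\in X$ has $l$ with $(\beta|l,G(\beta))\in A'$. So $A'$ is $X$-total. It is consistent: if $(s,k),(t,k')\in A'$ with $s$ a prefix of $t$, then $G$ takes on the nonempty set $[t]$ both the value $k$ and the value $k'$. Since $X$ is closed, some $(q,n)\in W_i$ has $q\subset A'$. As $q\sqsubseteq G$, $n=\Phi_i(G)=m$ by (W1). The union of one witness $\rho\subset\Theta$ for each of the finitely many pairs in $q$ is as required. $\square$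

### 8.3 Trees that refer to their own lack of paths

**Lemma 13.** There are trees $T^\delta$, for $\delta\in C_1$, recursive in $\delta$ uniformly, such that for every $\delta$ the tree $T^\delta$ has an infinite path, and some closed $X$ with $\delta\in X$ contains no path of $T^\delta$.

**Proof.** **Step 1: countable closed sets.** Let $\mathcal M(X,\delta)$ say that $X\in\mathbb N^{\mathbb N}$ codes a countable family $(X_n)_n$ which contains $\delta$, is closed under join, Turing reducibility and jump, and is closed in the sense of 8.2. Each of these conditions quantifies only over numbers (indices of members, indices of Turing functionals, codes of finite sets), so $\mathcal M$ is arithmetical in $X\oplus\delta$.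

For every $\delta$ such an $X$ exists. Close $\{\delta\}$, in countably many steps, under join, Turing functionals and jump, and for every consistent $A$ in the family that is not $\mathbb N^{\mathbb N}$-total add one $\beta$ with $(\beta|l,k)\notin A$ for all $l,k$. The result is countable. A consistent $A$ in it that is total on the family is $\mathbb N^{\mathbb N}$-total, since otherwise a witness $\beta$ against this would have been added. So, as for $\mathbb N^{\mathbb N}$ above, (W2) applies to it.

**Step 2: the self-referential tree.** For $t\in\mathbb N$ let $T^\delta_t=\{s:\forall n\le|s|\ \varphi_t(s|n,\delta|n)=0\}$, where $\varphi_t$ is the $t$-th partial recursive function of two arguments. The predicate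
$$N(t,\delta):\iff\exists X\,[\mathcal M(X,\delta)\wedge\text{no }X_n\text{ is a path of }T^\delta_t]$$
is $\Sigma^1_1$, so by the normal form theorem $N(t,\delta)\Leftrightarrow\exists h\,\forall n\,R(h|n,\delta|n,t)$ with $R$ recursive. By the recursion theorem pick $t$ with $\varphi_t(s,d)=0$ if $R(s,d,t)$, and $\varphi_t(s,d)=1$ otherwise. Put $T^\delta=T^\delta_t$. As $\varphi_t$ is total, $T^\delta$ is recursive in $\delta$ uniformly, and it is closed under prefixes. Its paths are the $h$ with $\forall n\,R(h|n,\delta|n,t)$. So $T^\delta$ has a path if and only if $N(t,\delta)$.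

**Step 3: both properties hold.** If $T^\delta$ had no path, then any $X$ with $\mathcal M(X,\delta)$ would witness $N(t,\delta)$, so $T^\delta$ would have a path, a contradiction. Hence $T^\delta$ has a path, so $N(t,\delta)$ is true. The family coded by a witness is closed, contains $\delta$, and contains no path of $T^\delta$. $\square$

### 8.4 One functional for all parameters

**Proof of Theorem B.** **Step 1: definition of $\Psi$.** We let $F$ itself carry the $\delta$ that selects the tree. For $F\in C_2$ let $\delta_F(i)=F(\langle0,i\rangle\ast0^\omega)$. Define $B^\delta_k$ as $B_k$ in Section 3, with $T^\delta$ for $T$. Let $\Psi(F)=1$ if $F_{\langle1\rangle}\in\bigcup_{k\ge1}B_k^{\delta_F}$, and $\Psi(F)=0$ otherwise.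

**Step 2: $\Psi$ is a recursive element of $C_3$.** From an associate $f$ of $F$ one computes $\delta_F$, hence $T^{\delta_F}$, and the function $s\mapsto f(\langle1\rangle\ast s)$. The latter is an associate of $F_{\langle1\rangle}$; in particular, each $\beta$ meets a positive value because some $f((\langle1\rangle\ast\beta)|n)>0$, where by persistence we may take $n\ge1$. Since $T^{\delta_F}$ has a path, the algorithm of Lemma 7 works, uniformly in $\delta_F$.

**Step 3: the functionals to be confused.** Suppose $\{e\}(F,\gamma)\simeq\Psi(F)$ for all $F$, where $\gamma\in C_1$ and $e$ is an index of $K(\vec\Phi)$. For $G\in C_2$ let $J_G\in C_2$ be given by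
$$J_G(\langle0,i\rangle\ast\beta)=\gamma(i),\qquad J_G(\langle1\rangle\ast\beta)=G(\beta),\qquad J_G(\langle i\rangle\ast\beta)=0\ \text{ for } i\ge2.$$
Then $\delta_{J_G}=\gamma$ and $(J_G)_{\langle1\rangle}=G$. Choose $X$ from Lemma 13 for $\delta=\gamma$, and let
$$A=\{(\langle0,i\rangle,\gamma(i)):i\in\mathbb N\}\cup\{(\langle i\rangle,0):i\ge2\}\cup\{(\langle1\rangle\ast u,0):u\notin T^\gamma\}.$$
Then $A$ is recursive in $\gamma$, so $A\in X$, and $A\sqsubseteq J_0$. Let $\beta\in X$. If $\beta(0)=0$, then $(\langle0,\beta(1)\rangle,\gamma(\beta(1)))\in A$ describes $J_0(\beta)$. If $\beta(0)\ge2$, then $(\langle\beta(0)\rangle,0)\in A$ does. If $\beta=\langle1\rangle\ast\beta'$, then $\beta'\in X$ is not a path of $T^\gamma$, so $(\langle1\rangle\ast(\beta'|l),0)\in A$ for some $l$. Hence $A$ is an $X$-approximation of $J_0$, and $(A,\gamma)$ is one of $(J_0,\gamma)$.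

**Step 4: the contradiction.** We have $\Psi(J_0)=0$: since $T^\gamma$ has a path, $\langle\rangle\in T^\gamma$, so membership of $0$ in $B_k^\gamma$ would require $0=k\ge1$. By (P) of Lemma 12 there are finite $p\subset A$ and $a\subset\gamma$ with $E(e;p,a;0)$. Let $j\ge1$ be at least as large as all $u$ with $(\langle1\rangle\ast u,0)\in p$, and let $F^j$ be as in Section 3 with $T^\gamma$ for $T$. Then $F^j$ vanishes on these $[u]$, and $J_{F^j}$ agrees with $J_0$ outside $[\langle1\rangle]$, so $p\sqsubseteq J_{F^j}$. The proof of Lemma 8 uses only that $T$ is closed under prefixes, so $F^j\in B^\gamma_j$ and $\Psi(J_{F^j})=1$. Now (Q) of Lemma 12 for $\{e\}(J_{F^j},\gamma)\simeq1$ gives $0=1$, a contradiction. $\square$
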